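\title{Compact operators that are not quasidiagonal relative to a normed ideal}

\begin{abstract}
An operator $T$ on a separable Hilbert space is quasidiagonal relative to a normed ideal if its commutators with some increasing sequence of finite rank projections $P_n\to I$ tend to zero in the norm of the ideal. We show that for every ideal $\mathfrak S_\phi^{(0)}$ given by a symmetric norming function $\phi$, other than the ideal of all compact operators, some compact operator is not quasidiagonal relative to $\mathfrak S_\phi^{(0)}$. In particular, quasidiagonality does not imply relative quasidiagonality for all ideals strictly larger than the Macaev ideal, although for these ideals the corresponding obstruction for finite rank positive contractions vanishes. The operator is built from irreducible representations of $SL_3(\mathbb Z)$ of growing dimension, and property (T) is the source of its rigidity. One compact operator serves countably many ideals at once; no compact operator serves all of them.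
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The question}
Let $\mathcal H$ be a separable infinite-dimensional complex Hilbert space, $\mathcal L(\mathcal H)$ the bounded operators on it and $\mathcal K(\mathcal H)$ the compact operators. Projections are orthogonal projections, and $[X,Y]=XY-YX$. The singular numbers $s_1(X)\ge s_2(X)\ge\cdots$ of a compact operator $X$ are the eigenvalues of $(X^*X)^{1/2}$, repeated according to multiplicity.

A \emph{symmetric norming function} (in the sense of Gohberg and Krein) is a norm $\phi$ on the space of finitely supported real sequences that is invariant under permutations and sign changes of the coordinates and satisfies $\phi(1,0,0,\dots)=1$. For a sequence $\xi$ tending to zero one sets $\phi(\xi)=\sup_N\phi(\xi_1,\dots,\xi_N,0,0,\dots)\in[0,\infty]$. For compact $X$ let $|X|_\phi=\phi(s_1(X),s_2(X),\dots)$. Then $|\cdot|_\phi$ is a norm on $\mathfrak S_\phi=\{X\in\mathcal K(\mathcal H):|X|_\phi<\infty\}$, and the $|\cdot|_\phi$-closure $\mathfrak S_\phi^{(0)}$ of the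 finite rank operators in $\mathfrak S_\phi$ is a normed ideal. The choice $\phi(\xi)=\max_j|\xi_j|$ gives $\mathcal K(\mathcal H)$ with the operator norm, and the $\ell^p$ norms, $1\le p<\infty$, give the Schatten classes $\mathcal C_p$. The \emph{Macaev ideal}
\[
\mathcal C_\infty^-=\Big\{X\in\mathcal K(\mathcal H):\sum_{j\ge1}s_j(X)/j<\infty\Big\}
\]
contains every $\mathcal C_p$, by H\"older's inequality.

An operator $T\in\mathcal L(\mathcal H)$ is \emph{quasidiagonal} if there is an increasing sequence of finite rank projections $P_n$ converging strongly to $I$ with $\|[P_n,T]\|\to0$. It is \emph{quasidiagonal relative to $\mathfrak S_\phi^{(0)}$} if there is such a sequence with $|[P_n,T]|_\phi\to0$; the commutators have finite rank, so they lie in $\mathfrak S_\phi^{(0)}$. Since $[P,T]=PT(I-P)-(I-P)TP$, the commutator measures how far the range of $P$ is from reducing $T$. The operator norm records only the largest singular number of the commutator, while $|\cdot|_\phi$ also records how many singular numbers are large.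

In the simplest cases the two notions agree. A compact normal operator has an orthonormal basis of eigenvectors, so it commutes with a sequence $P_n\uparrow I$. For a weighted shift $Te_j=c_je_{j+1}$ with $\liminf_j|c_j|=0$, the commutator with the projection onto the span of $e_0,\dots,e_j$ has rank one and norm $|c_j|$, so $T$ is quasidiagonal relative to every $\mathfrak S_\phi^{(0)}$. Every member of $\mathfrak S_\phi^{(0)}$ is quasidiagonal relative to $\mathfrak S_\phi^{(0)}$, and every compact operator is quasidiagonal (Lemma~\ref{lem:inside}).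

The Macaev ideal enters when projections are replaced by positive contractions. Let $\mathcal R_1^+$ be the set of finite rank operators $A$ with $0\le A\le I$, directed by the usual order, and for a tuple $\mathbf T=(T_1,\dots,T_r)$ of bounded operators let
\[
k_\phi(\mathbf T)=\liminf_{A\in\mathcal R_1^+}\ \max_{1\le j\le r}|[A,T_j]|_\phi .
\]
It is known that $k_\phi(\mathbf T)=0$ for every tuple $\mathbf T$ if $\mathfrak S_\phi^{(0)}$ strictly contains $\mathcal C_\infty^-$. We do not use this fact; it motivates the question. The next example shows that nothing of the kind holds for projections unless $T$ is restricted. Here and throughout,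
\[
\Phi^\phi_N=\phi(\underbrace{1,\dots,1}_{N},0,0,\dots)
\]
is the norm $|\cdot|_\phi$ of a projection of rank $N$.

\begin{example}\label{ex:shift}
Let $Ue_j=e_{j+1}$ $(j\ge0)$ be the unilateral shift. The contraction $A_Ne_j=\max(0,1-j/N)e_j$ satisfies $[A_N,U]e_j=-\frac1Ne_{j+1}$ for $j<N$ and $[A_N,U]e_j=0$ for $j\ge N$. So $|[A_N,U]|_\phi=\Phi^\phi_N/N$, which tends to $0$ for $\mathcal C_p$ with $p>1$ and for $\mathcal C_\infty^-$. Now let $P$ be a finite rank projection and $\delta=\|[P,U]\|$. For $x\in P\mathcal H$ we have $\|PUx\|\ge\|Ux\|-\|(I-P)UPx\|\ge(1-\delta)\|x\|$. An operator on a finite-dimensional space has the same smallest singular number as its adjoint, so $(1-\delta)\|Pe_0\|\le\|PU^*Pe_0\|=\|P[U^*,P]e_0\|\le\delta$, where we used $U^*e_0=0$. If $P_n\to I$ strongly, then $\liminf_n\|[P_n,U]\|\ge\frac12$, and $U$ is not quasidiagonal.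
\end{example}

A contraction can descend from $1$ to $0$ in many small steps, and a projection cannot. For the shift this difference is visible in the operator norm. It is natural to ask whether it is always visible there.

\begin{quote}
\textbf{Question.} Let $\mathfrak S_\phi^{(0)}$ be a normed ideal strictly larger than $\mathcal C_\infty^-$. Is every quasidiagonal operator also quasidiagonal relative to $\mathfrak S_\phi^{(0)}$?
\end{quote}

One would guess yes: the hypothesis on $T$ removes the obstruction seen by projections in the operator norm, and the hypothesis on the ideal removes the obstruction seen by contractions in the norm $|\cdot|_\phi$.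

\subsection*{Results}
The answer is no. The implication fails for every $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$, and a compact operator can serve as the counterexample. Everything follows from one lower bound.

\begin{theorem}\label{thm:A}
There is an absolute constant $\varepsilon_0>0$ with the following property. For every sequence $1\le\Phi_1\le\Phi_2\le\cdots$ with $\Phi_i\to\infty$ there exist a compact operator $T$ on $\mathcal H$ and a nonzero finite rank projection $Q$ such that every finite rank projection $P$ with $\operatorname{Tr}(PQ)>\frac23\operatorname{Tr}Q$ satisfies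
\[
\sup_i\Phi_i\,s_i([P,T])\ge\varepsilon_0 .
\]
\end{theorem}

\begin{theorem}\label{thm:B}
For a symmetric norming function $\phi$ the following are equivalent:
\begin{enumerate}
\item[(1)] every quasidiagonal operator is quasidiagonal relative to $\mathfrak S^{(0)}_\phi$;
\item[(2)] every compact operator is quasidiagonal relative to $\mathfrak S^{(0)}_\phi$;
\item[(3)] $\mathfrak S_\phi^{(0)}=\mathcal K(\mathcal H)$;
\item[(4)] $\sup_N\Phi^\phi_N<\infty$.
\end{enumerate}
\end{theorem}

To answer the Question we need one ideal strictly between $\mathcal C_\infty^-$ and $\mathcal K(\mathcal H)$. Let $\xi^*$ denote the decreasing rearrangement of $|\xi|$.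

\begin{corollary}\label{cor:answer}
Let $\alpha_j=j^{-1}(1+\log j)^{-1/2}$ and $\phi(\xi)=\sum_j\alpha_j\xi_j^*$. Then $\mathfrak S_\phi^{(0)}\supsetneq\mathcal C_\infty^-$, and there is a compact (hence quasidiagonal) operator that is not quasidiagonal relative to $\mathfrak S_\phi^{(0)}$.
\end{corollary}

The counterexample depends on the ideal. The last theorem says how far this dependence can be removed.

\begin{theorem}\label{thm:C}
\begin{enumerate}
\item[(i)] Given countably many symmetric norming functions $\phi_1,\phi_2,\dots$ with $\mathfrak S_{\phi_k}^{(0)}\ne\mathcal K(\mathcal H)$, there is one compact operator that is not quasidiagonal relative to any $\mathfrak S^{(0)}_{\phi_k}$.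
\item[(ii)] This cannot be extended to all such $\phi$ simultaneously: each compact operator lies in some $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$, and is quasidiagonal relative to it.
\end{enumerate}
\end{theorem}

The operator $T$ acts on a chain of finite-dimensional blocks of growing dimension. A projection that almost commutes with $T$ must fill each block almost completely or leave it almost empty, and the proportion it fills can change only slightly from one block to the next. So a projection that almost fills the first block almost fills all of them and has infinite rank. Sections~\ref{sec:ideals} and~\ref{sec:reps} collect the background, Section~\ref{sec:small} shows the mechanism in small cases, Sections~\ref{sec:T} and~\ref{sec:proofA} prove Theorem~\ref{thm:A}, and Section~\ref{sec:conseq} derives the other results.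

\section{Normed ideals}\label{sec:ideals}

For compact $X$ and bounded $Y$ we use the standard facts $s_1(X)=\|X\|$, $s_i(X^*)=s_i(X)$, $s_i(XY)\le\|Y\|s_i(X)$, $s_i(YX)\le\|Y\|s_i(X)$, and $s_i(X)=0$ for $i>\operatorname{rank}X$. The Hilbert--Schmidt norm is $\|X\|_2=(\sum_is_i(X)^2)^{1/2}$, with inner product $\operatorname{Tr}(Y^*X)$.

A symmetric norming function is monotone: $\phi(\xi)\le\phi(\eta)$ if $|\xi_j|\le|\eta_j|$ for all $j$. Indeed, multiplying one coordinate of $\eta$ by $t\in[-1,1]$ gives a convex combination of $\eta$ and a sign change of $\eta$. Hence $|XY|_\phi,|YX|_\phi\le\|Y\|\,|X|_\phi$ and $1=\Phi_1^\phi\le\Phi_2^\phi\le\cdots$. The numbers $\Phi^\phi_N$ bound $|\cdot|_\phi$ from both sides: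
\begin{align}
|X|_\phi&\ge\sup_i\Phi_i^\phi\,s_i(X)&&\text{for compact }X,\label{eq:lower}\\
|X|_\phi&\le\Phi^\phi_r\,\|X\|&&\text{if }\operatorname{rank}X\le r.\label{eq:upper}
\end{align}
For \eqref{eq:lower}, the sequence $(s_j(X))$ dominates $(s_i(X),\dots,s_i(X),0,\dots)$ with $i$ copies of $s_i(X)$. For \eqref{eq:upper}, it is dominated by $(\|X\|,\dots,\|X\|,0,\dots)$ with $r$ copies of $\|X\|$. The case $i=1$ of \eqref{eq:lower} is $\|X\|\le|X|_\phi$.

\begin{lemma}[Lorentz ideals]\label{lem:lorentz}
Let $1=\alpha_1\ge\alpha_2\ge\cdots>0$ and $\phi(\xi)=\sum_j\alpha_j\xi_j^*$. Then $\phi$ is a symmetric norming function, $|X|_\phi=\sum_j\alpha_js_j(X)$, $\Phi_N^\phi=\sum_{j\le N}\alpha_j$, and $\mathfrak S_\phi=\mathfrak S_\phi^{(0)}$.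
\end{lemma}

\begin{proof}
For finitely supported $\xi$, the value $\phi(\xi)$ is the maximum of $\sum_j\alpha_{\sigma(j)}|\xi_j|$ over all permutations $\sigma$ of the positive integers, since the sum is largest when the largest weights meet the largest coordinates. A maximum of weighted $\ell^1$ norms is a norm. The symmetry, the normalization and the two formulas are read off from the definition. Let $X\in\mathfrak S_\phi$, write $X=\sum_js_j(X)\langle\cdot,f_j\rangle h_j$ with orthonormal systems $(f_j)$, $(h_j)$, and let $X_N$ be the $N$-th partial sum. Then $|X-X_N|_\phi=\sum_j\alpha_js_{j+N}(X)\to0$ by dominated convergence, because $\alpha_js_{j+N}(X)\le\alpha_js_j(X)$ and $s_{j+N}(X)\to0$ as $N\to\infty$.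
\end{proof}

The weights $\alpha_j=1/j$ give $\mathcal C_\infty^-$, with $\Phi_N^\phi$ of order $\log N$.

\begin{lemma}\label{lem:inside}
If $K\in\mathfrak S_\phi^{(0)}$ and finite rank projections $P_n$ converge strongly to $I$, then $|[P_n,K]|_\phi\to0$. In particular $K$ is quasidiagonal relative to $\mathfrak S_\phi^{(0)}$, and every compact operator is quasidiagonal.
\end{lemma}

\begin{proof}
Let $\delta>0$ and choose $X$ of finite rank $r$ with $|K-X|_\phi<\delta$. Then $|[P_n,K-X]|_\phi\le2\delta$. Strong convergence is uniform on bounded subsets of a finite-dimensional subspace, so $\|(I-P_n)X\|\to0$ and $\|X(I-P_n)\|=\|(I-P_n)X^*\|\to0$. The commutator $[P_n,X]=X(I-P_n)-(I-P_n)X$ has rank at most $2r$, so $|[P_n,X]|_\phi\le\Phi^\phi_{2r}\|[P_n,X]\|\to0$ by \eqref{eq:upper}. Hence $\limsup_n|[P_n,K]|_\phi\le2\delta$ for every $\delta>0$. The last claim is the case $\phi(\xi)=\max_j|\xi_j|$.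
\end{proof}

\section{Rigid representations of $SL_3(\mathbb Z)$}\label{sec:reps}

Let $\Gamma=SL_3(\mathbb Z)$. It has Kazhdan's property (T) \cite{Kazhdan}; see \cite{BHV}. For a discrete group this means that there are a finite set $S\subset\Gamma$ and a number $\kappa>0$ such that $\max_{s\in S}\|\sigma(s)\xi-\xi\|\ge\kappa\|\xi\|$ for every unitary representation $\sigma$ of $\Gamma$ without nonzero invariant vectors and every vector $\xi$. Decreasing $\kappa$, we assume $\kappa\le1$. We fix $S$ and $\kappa$ once and for all. If $\sigma$ is an arbitrary unitary representation and $\xi'$ is the component of $\xi$ orthogonal to the invariant vectors, then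
\begin{equation}\label{eq:T}
\max_{s\in S}\|\sigma(s)\xi-\xi\|\ge\kappa\|\xi'\| ,
\end{equation}
because $\sigma(s)\xi-\xi=\sigma(s)\xi'-\xi'$ and the orthogonal complement of the invariant vectors is a subrepresentation without nonzero invariant vectors.

\begin{lemma}\label{lem:reps}
There are pairwise inequivalent irreducible unitary representations $\pi_a$ of $\Gamma$ on spaces $E_a$ $(a\ge1)$ whose dimensions satisfy $d_1=6$ and $d_a<d_{a+1}\le4d_a$.
\end{lemma}

\begin{proof}
Let $p_1<p_2<\cdots$ be all the primes and $p=p_a$. The group $SL_3(\mathbb F_p)$ is generated by elementary matrices, which lift to $\Gamma$, so $\Gamma$ maps onto it. It acts on the set $\Omega$ of the $p^2+p+1$ points of the projective plane over $\mathbb F_p$. The action is doubly transitive: if $u_1,u_2$ represent distinct points, complete them to a basis $u_1,u_2,u_3$ and scale $u_3$ so that the matrix with these columns has determinant $1$; this matrix sends the first two coordinate points to $[u_1],[u_2]$. An operator on $\ell^2(\Omega)$ commutes with the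 permutation representation exactly when its matrix is constant on the orbits of $\Gamma$ in $\Omega\times\Omega$. There are two orbits, so the commutant has dimension two and is spanned by the projections onto the constants and onto their orthogonal complement $E_a$. Hence the representation $\pi_a$ on $E_a$ has scalar commutant and is irreducible, of dimension $d_a=p_a^2+p_a$. The dimensions are strictly increasing, so the $\pi_a$ are pairwise inequivalent. Bertrand's postulate $p_{a+1}<2p_a$ gives $d_{a+1}<4p_a^2+2p_a\le4d_a$.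
\end{proof}

We apply \eqref{eq:T} to the representations $\sigma_{ba}(\gamma)X=\pi_b(\gamma)X\pi_a(\gamma)^{-1}$ on the operators $X:E_a\to E_b$ with the Hilbert--Schmidt inner product. They are unitary, and
\[
\|\sigma_{ba}(s)X-X\|_2=\|\pi_b(s)X-X\pi_a(s)\|_2 .
\]
The invariant vectors are the intertwining operators. By Schur's lemma they are $0$ if $b\ne a$ and the scalars if $b=a$. For $X:E_a\to E_a$ the component orthogonal to the scalars is $X-(\operatorname{Tr}X/d_a)I$.

\section{The mechanism in small cases}\label{sec:small}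

\subsection*{One block}
Let $P$ be a projection on $E_a$ of rank $\tau d_a$. Then $P-\tau I$ has the eigenvalue $1-\tau$ with multiplicity $\tau d_a$ and the eigenvalue $-\tau$ with multiplicity $(1-\tau)d_a$, so $\|P-\tau I\|_2^2=\tau(1-\tau)d_a$. By \eqref{eq:T} for $\sigma_{aa}$,
\[
\max_{s\in S}\frac{\|[P,\pi_a(s)]\|_2}{\sqrt{d_a}}\ge\kappa\sqrt{\tau(1-\tau)} .
\]
A projection whose commutators are small in the \emph{normalized} Hilbert--Schmidt norm is thus almost $0$ or almost $I$, uniformly in $a$. Irreducibility alone does not give this. On $\mathbb C^d$ with $d$ even, a diagonal unitary with distinct eigenvalues and the cyclic shift of the basis have only scalars in their common commutant. Yet the projection onto the first $d/2$ basis vectors has $\tau=\frac12$, commutes with the diagonal unitary, and its commutator with the cyclic shift has normalized norm $\sqrt{2/d}$.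

\subsection*{A chain of blocks}
The following notation stays in force. Let $E=\bigoplus_{a\ge1}E_a$, let $q_a$ be the projection onto $E_a$, and let $\pi(s)=\bigoplus_a\pi_a(s)$. Fix isometries $V_a:E_a\to E_{a+1}$, which exist because $d_a\le d_{a+1}$. For weights $0<w_a\le1$, chosen in Section~\ref{sec:T}, let
\[
W=\sum_aw_aq_a,\qquad Z=\sum_aw_aV_aq_a .
\]
The summands of $Z$ have orthogonal initial spaces and orthogonal ranges, so $\|Z\|\le1$. If $w_a\to0$, then $W$, $W\pi(s)$ and $Z$ are norm limits of finite rank operators.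

Take an operator that is scalar on each block, $\Theta=\sum_a\tau_aq_a$ with $0\le\tau_a\le1$. It commutes with $W\pi(s)$, and
\begin{equation}\label{eq:theta}
[\Theta,Z]=\sum_a(\tau_{a+1}-\tau_a)\,w_aV_aq_a .
\end{equation}
The singular numbers of this operator are the numbers $|\tau_{a+1}-\tau_a|w_a$, each repeated $d_a$ times. If $\Theta$ is a finite rank projection with $\tau_1=1$, then $\tau_a=1$ and $\tau_{a+1}=0$ for some $a$, so $s_{d_a}([\Theta,Z])\ge w_a$. In the operator norm a single jump far out in the chain costs only $w_a$, which tends to $0$. But $\sup_i\Phi_is_i([\Theta,Z])\ge\Phi_{d_a}w_a$, and this is at least $1$ if $w_a\ge1/\Phi_{d_a}$. Since $\Phi_{d_a}\to\infty$, there is room for both $w_a\to0$ and $w_a\ge1/\Phi_{d_a}$. This is Theorem~\ref{thm:A} for block scalar projections.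

\subsection*{From singular numbers to normalized Hilbert--Schmidt norms}
A general projection is not block scalar. The one-block computation suggests that it is close to a block scalar operator if its commutators with the $W\pi(s)$ are small, on each block, in the normalized Hilbert--Schmidt norm. The next lemma converts the quantity in Theorem~\ref{thm:A} into such bounds, with a gain that tends to zero. Given $1\le\Phi_1\le\Phi_2\le\cdots$ with $\Phi_i\to\infty$, let
\[
g(N)=\Big(\frac1N\sum_{i=1}^N\Phi_i^{-2}\Big)^{1/2}.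
\]
The numbers $g(N)^2$ are the averages of a nonincreasing null sequence bounded by $1$, so $g$ is nonincreasing, $0<g\le1$ and $g(N)\to0$.

\begin{lemma}\label{lem:local}
Let $C$ be compact, $\varepsilon=\sup_i\Phi_is_i(C)$, and let $q$ be a projection of rank $N$. Then $\|Cq\|_2\le\varepsilon\,g(N)\sqrt N$.
\end{lemma}

\begin{proof}
The operator $Cq$ has rank at most $N$ and $s_i(Cq)\le s_i(C)\le\varepsilon/\Phi_i$, so $\|Cq\|_2^2\le\varepsilon^2\sum_{i\le N}\Phi_i^{-2}$.
\end{proof}

With the operator norm of $C$ in place of $\varepsilon$ there is no factor $g(N)$. This gain pays for the weights $w_a\to0$ that make the operators compact.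

\subsection*{One operator in place of several}
The chain involves several operators, and Theorem~\ref{thm:A} allows one. Here is how a self-adjoint operator $y$ on $E$ is encoded, in the case of exact commutation. Let the $w_a$ be integer powers of $2$, and on $E\oplus E$ let
\[
\Lambda=\begin{pmatrix}W&0\\0&\sqrt2\,W\end{pmatrix},\qquad B=\begin{pmatrix}0&W\\W&y\end{pmatrix}.
\]
Suppose a projection $P=(P_{ij})_{i,j=0}^1$ commutes with $T=\Lambda+iB$. Since $P=P^*$, it commutes with $T^*$, hence with $\Lambda$ and $B$. From $[P,\Lambda]=0$ we get $(\sqrt2\,w_a-w_b)\,q_bP_{01}q_a=0$ for all $a,b$, and $\sqrt2\,w_a\ne w_b$, so $P_{01}=0$. Then $[P,B]=0$ reads $P_{00}W=WP_{11}$, $P_{11}W=WP_{00}$ and $[P_{11},y]=0$. The first two equations give $DW+WD=0$ for $D=P_{00}-P_{11}$, that is, $(w_a+w_b)\,q_bDq_a=0$. So $D=0$ and $[P_{00},y]=0$.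

Without the demand of compactness one would take $I$ in place of $W$. With $W$, the quantitative version of each of the two steps divides by a number of size $w_a$. Two more divisions occur in passing from $W\pi(s)$ to $\pi(s)$ and in \eqref{eq:theta}. The gain in Lemma~\ref{lem:local} must therefore cover the factor $w_a^4$.

\section{The operator $T$}\label{sec:T}

Fix a sequence $(\Phi_i)$ as in Theorem~\ref{thm:A}, with its function $g$. Put $n=2|S|+1$, the number of self-adjoint operators to be encoded, and $m=n+1$.

\begin{lemma}\label{lem:weights}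
There are integers $l(a)\ge0$ such that the weights $w_a=2^{-l(a)}$ satisfy
\[
w_{a+1}\le w_a\le2w_{a+1},\qquad w_a\le1,\qquad g(md_a)\le w_a^4,\qquad w_a\to0 .
\]
\end{lemma}

\begin{proof}
Let $l(1)=0$. Let $l(a+1)=l(a)+1$ if $2^{-4(l(a)+1)}\ge g(md_{a+1})$, and $l(a+1)=l(a)$ otherwise. The first two properties hold by construction. The third holds for $a=1$ because $g\le1$. If it holds for $a$, then for $a+1$ it is the defining condition when $l$ increases, and otherwise $g(md_{a+1})\le g(md_a)\le w_a^4=w_{a+1}^4$. If $l$ were eventually equal to a constant $L$, then $g(md_{a+1})>2^{-4(L+1)}$ for all large $a$, which contradicts $g(N)\to0$ and $d_a\to\infty$. So $l(a)\to\infty$.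
\end{proof}

For an operator $Y$ write $\operatorname{Re}Y=\frac12(Y+Y^*)$ and $\operatorname{Im}Y=\frac1{2i}(Y-Y^*)$. Let $y_1,\dots,y_{n-1}$ be the operators $W\operatorname{Re}\pi(s)$ and $W\operatorname{Im}\pi(s)$, $s\in S$, and let $y_n=Z+Z^*$. Since $W$ commutes with $\pi(s)$ and $w_a\to0$, the operators $W,y_1,\dots,y_n$ are compact and self-adjoint, of norm at most $2$. Each such operator $y$ is \emph{local}: $q_cyq_a=0$ if $|c-a|>1$.

Identify $\mathcal H$ with $E\otimes\mathbb C^m$ and write operators on it as matrices $(X_{ij})_{i,j=0}^n$ with entries in $\mathcal L(E)$. Let $\lambda_i=2^{i/m}$ and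
\[
\Lambda=\begin{pmatrix}\lambda_0W&&&\\&\lambda_1W&&\\&&\ddots&\\&&&\lambda_nW\end{pmatrix},\qquad
B=\begin{pmatrix}0&W&\cdots&W\\W&y_1&&\\ \vdots&&\ddots&\\W&&&y_n\end{pmatrix},
\]
with zeros in the empty places. Both are compact and self-adjoint. Set
\[
T=\Lambda+iB,\qquad Q_a=q_a\otimes I,\qquad Q=q_1\otimes e_{00},
\]
where $e_{00}$ is the matrix unit. Then $T$ is compact, $Q_a$ has rank $md_a$, and $Q$ has rank $d_1$.

\section{Proof of Theorem~\ref{thm:A}}\label{sec:proofA}

\subsection*{Weighted local norms}
We must record, block by block, a normalized Hilbert--Schmidt norm and a power of $w_a$. For $X\in\mathcal L(E)$ and $k\ge0$ let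
\[
\nu_k(X)=\sup_{a\ge1}\frac{\|Xq_a\|_2}{w_a^k\sqrt{d_a}}\in[0,\infty].
\]
Each $\nu_k$ satisfies the triangle inequality, and $\nu_k\le\nu_{k+1}$ because $w_a\le1$.

\begin{lemma}\label{lem:rules}
Let $X,Y\in\mathcal L(E)$.
\begin{enumerate}
\item[(a)] If $y$ is local, $\|y\|\le2$ and $k\in\{0,1,2,3\}$, then $\nu_k(yX)\le2\nu_k(X)$, $\nu_k(Xy)\le22\,\nu_k(X)$ and $\nu_k([X,y])\le24\,\nu_k(X)$.
\item[(b)] If $q_bYq_a=c_{ba}\,q_bXq_a$ with scalars $|c_{ba}|\ge c\,w_a$ for all $a,b$, where $c>0$, then $\nu_k(X)\le c^{-1}\nu_{k+1}(Y)$.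
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $\|yXq_a\|_2\le2\|Xq_a\|_2$. For $Xy$, locality gives $Xyq_a=\sum_{|c-a|\le1}(Xq_c)(q_cyq_a)$, so $\|Xyq_a\|_2\le2\nu_k(X)\sum_{|c-a|\le1}w_c^k\sqrt{d_c}$. By Lemmas~\ref{lem:reps} and~\ref{lem:weights}, $w_{a+1}^k\sqrt{d_{a+1}}\le2w_a^k\sqrt{d_a}$ and $w_{a-1}^k\sqrt{d_{a-1}}\le2^kw_a^k\sqrt{d_a}$. The sum is at most $(2^k+1+2)w_a^k\sqrt{d_a}\le11w_a^k\sqrt{d_a}$. The third bound is the sum of the first two.

(b) The blocks $q_bXq_a$, $b\ge1$, have orthogonal ranges, so $\|Yq_a\|_2^2=\sum_b|c_{ba}|^2\|q_bXq_a\|_2^2\ge c^2w_a^2\|Xq_a\|_2^2$.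
\end{proof}

For the rest of this section $P=(P_{ij})_{i,j=0}^n$ is a finite rank projection on $\mathcal H$, and
\[
\varepsilon=\sup_i\Phi_is_i([P,T]),\qquad F=P_{00},\qquad \tau_a=\frac{\operatorname{Tr}(q_aFq_a)}{d_a}.
\]
The number $\varepsilon$ is finite because $[P,T]$ has finite rank, and $\tau_a\in[0,1]$ because $0\le F\le I$. The constants $M_1,\dots,M_6$ below depend only on $|S|$ and $\kappa$.

\subsection*{Reduction to the corner $F$}
This is the quantitative form of the $2\times2$ computation in Section~\ref{sec:small}.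

\begin{lemma}\label{lem:step0}
For all $i,j$, $\nu_4([P,\Lambda]_{ij})\le\sqrt m\,\varepsilon$ and $\nu_4([P,B]_{ij})\le\sqrt m\,\varepsilon$.
\end{lemma}

\begin{proof}
Since $P=P^*$, the operator $[P,T^*]=-[P,T]^*$ has the same singular numbers as $[P,T]$. Lemmas~\ref{lem:local} and~\ref{lem:weights} bound both $\|[P,T]Q_a\|_2$ and $\|[P,T^*]Q_a\|_2$ by $\varepsilon g(md_a)\sqrt{md_a}\le\sqrt m\,\varepsilon w_a^4\sqrt{d_a}$. As $\Lambda=\frac12(T+T^*)$ and $B=\frac1{2i}(T-T^*)$, the same bound holds for $[P,\Lambda]Q_a$ and $[P,B]Q_a$. Finally, $X_{ij}q_a$ is an entry of $XQ_a$, so $\|X_{ij}q_a\|_2\le\|XQ_a\|_2$.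
\end{proof}

\begin{lemma}\label{lem:step1}
For $i\ne j$, $\nu_3(P_{ij})\le M_1\varepsilon$ with $M_1=\sqrt m/(1-2^{-1/m})$.
\end{lemma}

\begin{proof}
We have $[P,\Lambda]_{ij}=\lambda_jP_{ij}W-\lambda_iWP_{ij}$, so $q_b[P,\Lambda]_{ij}q_a=(\lambda_jw_a-\lambda_iw_b)\,q_bP_{ij}q_a$. The numbers $\lambda_jw_a$ and $\lambda_iw_b$ are powers of $2^{1/m}$ with exponents $j-ml(a)$ and $i-ml(b)$. These exponents are incongruent modulo $m$, because $0<|i-j|<m$. Two distinct integer powers of $2^{1/m}$ differ by at least $1-2^{-1/m}$ times the larger one, so $|\lambda_jw_a-\lambda_iw_b|\ge(1-2^{-1/m})\lambda_jw_a\ge(1-2^{-1/m})w_a$. Apply Lemmas~\ref{lem:rules}(b) and~\ref{lem:step0}.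
\end{proof}

\begin{lemma}\label{lem:step2}
For $1\le i\le n$, $\nu_2([F,y_i])\le M_3\varepsilon$, where $M_2=(1+22n)M_1$ and $M_3=49M_2$.
\end{lemma}

\begin{proof}
Column $0$ of $B$ is $(0,W,\dots,W)$, and column $i$ has the two entries $B_{0i}=W$, $B_{ii}=y_i$; the rows are the same. Hence
\begin{align*}
[P,B]_{i0}&=(P_{ii}W-WF)+\sum_{k\ge1,\,k\ne i}P_{ik}W-y_iP_{i0},\\
[P,B]_{0i}&=(FW-WP_{ii})+P_{0i}y_i-\sum_{k\ge1,\,k\ne i}WP_{ki},\\
[P,B]_{ii}&=[P_{ii},y_i]+P_{i0}W-WP_{0i}.
\end{align*}
In each line the left side has $\nu_3\le\nu_4\le\sqrt m\,\varepsilon\le M_1\varepsilon$. After the first bracket there are at most $n$ terms, each the product of an off-diagonal entry of $P$ with $W$ or $y_i$, so each has $\nu_3\le22M_1\varepsilon$ by Lemmas~\ref{lem:step1} and~\ref{lem:rules}(a). Therefore $P_{ii}W-WF$, $FW-WP_{ii}$ and $[P_{ii},y_i]$ have $\nu_3\le M_2\varepsilon$.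

Either of the first two bounds alone relates blocks of $F$ and of $P_{ii}$ with different coefficients $w_a$, $w_b$. Their difference involves only $D=F-P_{ii}$:
\[
(FW-WP_{ii})-(P_{ii}W-WF)=DW+WD,\qquad q_b(DW+WD)q_a=(w_a+w_b)\,q_bDq_a .
\]
Since $w_a+w_b\ge w_a$, Lemma~\ref{lem:rules}(b) gives $\nu_2(D)\le\nu_3(DW+WD)\le2M_2\varepsilon$. So $\nu_2([F,y_i])\le\nu_2([P_{ii},y_i])+\nu_2([D,y_i])\le M_2\varepsilon+48M_2\varepsilon$.
\end{proof}

\subsection*{The corner is almost block scalar}
Let $\Theta=\sum_a\tau_aq_a$ and $R=F-\Theta$. Compared with the one-block computation there are two new points: $F$ has blocks $q_bFq_a$ with $b\ne a$, and the unitaries $\pi_a(s)$, $\pi_b(s)$ carry weights that may differ. An exact identity separates the effect of the weights from the effect of the representations.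

\begin{lemma}\label{lem:step3}
$\nu_1(R)\le M_4\varepsilon$ with $M_4=3\sqrt{|S|}\,M_3/\kappa$.
\end{lemma}

\begin{proof}
For $s\in S$ we have $W\pi(s)=W\operatorname{Re}\pi(s)+iW\operatorname{Im}\pi(s)$, so $\nu_2([F,W\pi(s)])\le2M_3\varepsilon$ by Lemma~\ref{lem:step2}. Fix $a$ and put $X_b=q_bFq_a:E_a\to E_b$. Then
\[
q_b[F,W\pi(s)]q_a=w_aX_b\pi_a(s)-w_b\pi_b(s)X_b .
\]
For vectors $u,v$ of the same norm $\rho$ in a Hilbert space, both $\|w_au-w_bv\|^2$ and $(w_a-w_b)^2\rho^2+w_aw_b\|u-v\|^2$ expand to $(w_a^2+w_b^2)\rho^2-2w_aw_b\operatorname{Re}\langle u,v\rangle$. The operators $X_b\pi_a(s)$ and $\pi_b(s)X_b$ both have Hilbert--Schmidt norm $\|X_b\|_2$, so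
\[
\|q_b[F,W\pi(s)]q_a\|_2^2=(w_a-w_b)^2\|X_b\|_2^2+w_aw_b\|X_b\pi_a(s)-\pi_b(s)X_b\|_2^2 .
\]
By Section~\ref{sec:reps}, the component of $X_b$ orthogonal to the invariant vectors of $\sigma_{ba}$ is $X_b$ if $b\ne a$ and $X_a-\tau_aq_a$ if $b=a$. In both cases it is $q_bRq_a$, and $\|X_b\|_2\ge\|q_bRq_a\|_2$. By \eqref{eq:T} there is an $s\in S$, depending on $b$, with $\|X_b\pi_a(s)-\pi_b(s)X_b\|_2\ge\kappa\|q_bRq_a\|_2$. To remove the dependence on $b$ we sum over $S$. Using $\kappa\le1$ and $(w_a-w_b)^2+w_aw_b=\frac34w_a^2+(w_b-\frac12w_a)^2$,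
\[
\sum_{s\in S}\|q_b[F,W\pi(s)]q_a\|_2^2\ge\kappa^2\big((w_a-w_b)^2+w_aw_b\big)\|q_bRq_a\|_2^2\ge\tfrac34\kappa^2w_a^2\|q_bRq_a\|_2^2 .
\]
Summing over $b$ gives
\[
\tfrac34\kappa^2w_a^2\|Rq_a\|_2^2\le\sum_{s\in S}\|[F,W\pi(s)]q_a\|_2^2\le4|S|M_3^2\varepsilon^2w_a^4d_a ,
\]
and $\sqrt{16/3}<3$.
\end{proof}

\subsection*{Dichotomy and slow variation}
The corner $F$ need not be a projection, but it is one up to the off-diagonal entries of $P$.

\begin{lemma}[Dichotomy]\label{lem:step4}
For all $a$, $\tau_a(1-\tau_a)\le M_5\varepsilon^2$ with $M_5=M_4^2+nM_1^2$.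
\end{lemma}

\begin{proof}
The $(0,0)$ entry of $P=P^*P$ is $F=F^*F+\sum_{k\ge1}P_{k0}^*P_{k0}$. Compressing to $E_a$ and taking the trace, $d_a\tau_a=\|Fq_a\|_2^2+\sum_{k\ge1}\|P_{k0}q_a\|_2^2$. In $Fq_a=\tau_aq_a+Rq_a$ the two terms are orthogonal, because $\operatorname{Tr}(q_aRq_a)=0$. So $\|Fq_a\|_2^2=\tau_a^2d_a+\|Rq_a\|_2^2$, and
\[
\tau_a(1-\tau_a)=\frac{\|Rq_a\|_2^2}{d_a}+\sum_{k\ge1}\frac{\|P_{k0}q_a\|_2^2}{d_a}\le\nu_0(R)^2+\sum_{k\ge1}\nu_0(P_{k0})^2 .
\]
Apply Lemmas~\ref{lem:step3} and~\ref{lem:step1}.
\end{proof}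

\begin{lemma}[Slow variation]\label{lem:step5}
For all $a$, $|\tau_{a+1}-\tau_a|\le M_6\varepsilon$ with $M_6=M_3+24M_4$.
\end{lemma}

\begin{proof}
Since $[\Theta,y_n]=[F,y_n]-[R,y_n]$, Lemmas~\ref{lem:step2}, \ref{lem:rules}(a) and~\ref{lem:step3} give $\nu_1([\Theta,y_n])\le M_6\varepsilon$. The operator $[\Theta,Z^*]$ maps $E_a$ into $E_{a-1}$ (into $0$ if $a=1$), so $q_{a+1}[\Theta,y_n]q_a=(\tau_{a+1}-\tau_a)w_aV_aq_a$ by \eqref{eq:theta}. An isometry on $E_a$ has Hilbert--Schmidt norm $\sqrt{d_a}$. Hence $|\tau_{a+1}-\tau_a|w_a\sqrt{d_a}\le\|[\Theta,y_n]q_a\|_2\le M_6\varepsilon w_a\sqrt{d_a}$.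
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Choose $\varepsilon_0>0$ with $M_5\varepsilon_0^2<\frac29$ and $M_6\varepsilon_0<\frac13$. It depends only on the fixed data $S$ and $\kappa$, not on $(\Phi_i)$. Let $P$ be a finite rank projection with $\operatorname{Tr}(PQ)>\frac23\operatorname{Tr}Q$. Since $\operatorname{Tr}(PQ)=\operatorname{Tr}(q_1Fq_1)$ and $\operatorname{Tr}Q=d_1$, this says $\tau_1>\frac23$. Suppose $\varepsilon<\varepsilon_0$. By Lemma~\ref{lem:step4} no $\tau_a$ lies in $[\frac13,\frac23]$, because $t(1-t)\ge\frac29$ on that interval. If $\tau_a>\frac23$, then $\tau_{a+1}>\frac13$ by Lemma~\ref{lem:step5}, hence $\tau_{a+1}>\frac23$. By induction $\tau_a>\frac23$ for all $a$, and $\operatorname{Tr}P\ge\operatorname{Tr}F=\sum_ad_a\tau_a=\infty$. This contradicts the finite rank of $P$, so $\varepsilon\ge\varepsilon_0$.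
\end{proof}

\begin{remark}[Where the hypotheses enter]\label{rem:hyp}
The condition $\Phi_i\to\infty$ is used only for $w_a\to0$, that is, for the compactness of $T$. For a bounded sequence the construction and all estimates stand, and since then $\varepsilon\le(\sup_i\Phi_i)\|[P,T]\|$, they show that $T$ is not quasidiagonal at all. The bounds $d_{a+1}\le4d_a$ and $w_a\le2w_{a+1}$ are used in Lemma~\ref{lem:rules}(a). The inequivalence of the $\pi_a$ is used in Lemma~\ref{lem:step3}, where it is the only control on $q_bFq_a$ when $b\ne a$ and $w_b=w_a$. The identity $P^2=P$ enters the estimates only in Lemma~\ref{lem:step4}; Remark~\ref{rem:ramp} shows what happens without it.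
\end{remark}

\section{Consequences}\label{sec:conseq}

Theorem~\ref{thm:A} is applied through the following statement, which does not need the projections to increase.

\begin{lemma}\label{lem:apply}
Let $(\Phi_i)$, $T$, $Q$, $\varepsilon_0$ be as in Theorem~\ref{thm:A}, and let $\phi$ be a symmetric norming function with $\Phi_i\le c\,\Phi_i^\phi$ for all $i$ and some $c>0$. If finite rank projections $P_k$ converge strongly to $I$, then $|[P_k,T]|_\phi\ge\varepsilon_0/c$ for all large $k$. In particular $T$ is not quasidiagonal relative to $\mathfrak S_\phi^{(0)}$.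
\end{lemma}

\begin{proof}
If $f_1,\dots,f_r$ is an orthonormal basis of the range of $Q$, then $\operatorname{Tr}(P_kQ)=\sum_j\langle P_kf_j,f_j\rangle\to r=\operatorname{Tr}Q$. For large $k$, \eqref{eq:lower} and Theorem~\ref{thm:A} give $|[P_k,T]|_\phi\ge c^{-1}\sup_i\Phi_is_i([P_k,T])\ge\varepsilon_0/c$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Since $\Phi_N^\phi$ is nondecreasing, (4) fails exactly when $\Phi_N^\phi\to\infty$. We prove $(4)\Leftrightarrow(3)$ and $(4)\Rightarrow(1)\Rightarrow(2)\Rightarrow(4)$.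

$(4)\Rightarrow(3)$. Let $M=\sup_N\Phi_N^\phi$. For compact $X$, monotonicity gives $\phi(s_1(X),\dots,s_N(X),0,\dots)\le\Phi_N^\phi\|X\|$ for every $N$, so $\|X\|\le|X|_\phi\le M\|X\|$. Thus $\mathfrak S_\phi=\mathcal K(\mathcal H)$ with an equivalent norm, and the closure of the finite rank operators is $\mathcal K(\mathcal H)$.

$(3)\Rightarrow(4)$. If $\Phi_i^\phi\to\infty$, a diagonal operator $X$ with $s_i(X)=(\Phi_i^\phi)^{-1/2}$ is compact, and $|X|_\phi\ge\sup_i(\Phi_i^\phi)^{1/2}=\infty$ by \eqref{eq:lower}. So $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$.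

$(4)\Rightarrow(1)$. By \eqref{eq:upper}, $|[P_n,T]|_\phi\le M\|[P_n,T]\|$ for finite rank $P_n$.

$(1)\Rightarrow(2)$. Compact operators are quasidiagonal by Lemma~\ref{lem:inside}.

$(2)\Rightarrow(4)$. If $\Phi_i^\phi\to\infty$, apply Theorem~\ref{thm:A} with $\Phi_i=\Phi_i^\phi$ and Lemma~\ref{lem:apply} with $c=1$. The compact operator $T$ violates (2).
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:answer}]
The weights $\alpha_j$ are positive and nonincreasing with $\alpha_1=1$, so Lemma~\ref{lem:lorentz} applies and $\mathfrak S_\phi^{(0)}=\mathfrak S_\phi$. Since $\alpha_j\le1/j$, we have $\mathcal C_\infty^-\subset\mathfrak S_\phi^{(0)}$. By the integral test, $\sum_jj^{-1}(1+\log j)^{-\beta}$ converges exactly when $\beta>1$. A compact operator with $s_j=(1+\log j)^{-3/4}$ therefore lies in $\mathfrak S_\phi$ (take $\beta=\frac54$) but not in $\mathcal C_\infty^-$ (take $\beta=\frac34$), so the inclusion is strict. Finally $\Phi_N^\phi=\sum_{j\le N}\alpha_j\to\infty$ (take $\beta=\frac12$), so condition (2) of Theorem~\ref{thm:B}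 fails.
\end{proof}

\begin{remark}[Contractions see no obstruction]\label{rem:ramp}
Let $\phi$ be as in Corollary~\ref{cor:answer} and let $T$ be the operator of Section~\ref{sec:T} for $\Phi_i=\Phi_i^\phi$. Put $A_N=\sum_a\max(0,1-a/N)\,q_a$. The finite rank positive contractions $A_N\otimes I$ converge strongly to $I$. Since $A_N$ commutes with $W,y_1,\dots,y_{n-1}$, the only nonzero entry of $[A_N\otimes I,T]$ is $i[A_N,y_n]=i(C-C^*)$ with $C=[A_N,Z]$. By \eqref{eq:theta}, $\|C\|\le1/N$ and $\operatorname{rank}C\le d_1+\dots+d_{N-1}\le6(1+4+\dots+4^{N-2})<4^N$. Also $\Phi^\phi_r\le1+\int_1^rx^{-1}(1+\log x)^{-1/2}\,dx\le2\sqrt{1+\log r}$. So \eqref{eq:upper} gives $|[A_N\otimes I,T]|_\phi\le4\sqrt{1+N\log4}\,/N\to0$. The densities $\tau_a=\max(0,1-a/N)$ vary slowly and pass through the interval $[\frac13,\frac23]$, which is closed to projections.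
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
(i) By Theorem~\ref{thm:B}, $\Phi_i^{\phi_k}\to\infty$ as $i\to\infty$ for each $k$. We need one sequence tending to infinity that each $(\Phi_i^{\phi_k})_i$ dominates up to a constant. Let
\[
\Phi_i=\inf_{k\ge1}\big(\Phi_i^{\phi_k}+k-1\big).
\]
It is nondecreasing in $i$ and at least $1$. It tends to infinity: given $L$, the terms with $k>L$ exceed $L$, and the finitely many other terms exceed $L$ for large $i$. Since $\Phi_i^{\phi_k}\ge1$, we have $\Phi_i\le\Phi_i^{\phi_k}+k-1\le k\,\Phi_i^{\phi_k}$. Take $T$ from Theorem~\ref{thm:A} for this sequence and apply Lemma~\ref{lem:apply} to $\phi_k$ with $c=k$.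

(ii) Let $K$ be compact. We build Lorentz weights with divergent sum that decay fast enough to be summable against $s_j(K)$. Put $N_0=0$, $N_1=1$, and for $k\ge2$ choose inductively $N_k>N_{k-1}$ so large that
\[
N_k-N_{k-1}\ge N_{k-1}-N_{k-2}\qquad\text{and}\qquad s_j(K)\le2^{-(k+1)}\ \text{ for all }j>N_k ;
\]
this is possible because $s_j(K)\to0$. On the $k$-th block $N_{k-1}<j\le N_k$ let $\alpha_j=(N_k-N_{k-1})^{-1}$, and let $\phi(\xi)=\sum_j\alpha_j\xi_j^*$. The weights are positive and nonincreasing with $\alpha_1=1$, so Lemma~\ref{lem:lorentz} applies. They sum to $1$ on each block, so $\Phi^\phi_{N_k}=k\to\infty$ and $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$ by Theorem~\ref{thm:B}. Each of the first two blocks contributes at most $s_1(K)$ to $\sum_j\alpha_js_j(K)$. For $k\ge3$ the indices in the $k$-th block satisfy $j>N_{k-1}$ with $k-1\ge2$, so $s_j(K)\le2^{-k}$ there. Hence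
\[
|K|_\phi\le2s_1(K)+\sum_{k\ge3}2^{-k}<\infty ,
\]
and $K\in\mathfrak S_\phi=\mathfrak S_\phi^{(0)}$. By Lemma~\ref{lem:inside}, $K$ is quasidiagonal relative to $\mathfrak S_\phi^{(0)}$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{BHV}
Bekka, de la Harpe and Valette, \emph{Kazhdan's Property (T)}.

\bibitem{Kazhdan}
Kazhdan, 1967.

\end{thebibliography}
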